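# A separable space with nonseparable dual whose norm has Fréchet smooth points on every subspace

## 1. The guess that the dual must be separable, tested on $\ell_1$, $C[0,1]$ and $\mathbb R\oplus\ell_1$

All spaces are real. "Subspace" means a closed linear subspace $Y\ne\{0\}$. Let $X$ be a separable Banach space, and suppose that for every subspace $Y$ the restriction of the norm to $Y$ is Fréchet differentiable at some point of $Y$ (necessarily a nonzero one). Must $X^*$ be separable?

Recall that a norm $\|\cdot\|$ on $Y$ is **Fréchet differentiable** at $y$ if there is $f\in Y^*$ with $\|y+h\|=\|y\|+f(h)+o(\|h\|)$ as $h\to0$. Adding the expansions at $h$ and $-h$ gives a convenient necessary condition: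
$$\|y+h\|+\|y-h\|-2\|y\|=o(\|h\|). \tag{1}$$
For Gâteaux differentiability, (1) is required only along each fixed line $h=te$, $t\to0$.

The natural guess is *yes*. Let us test it.

For $c_0$, whose dual $\ell_1$ is separable, smooth points are easy to find: if $\|x-e_1\|<\frac14$, then $\|x\|=x_1$, so the norm is linear near $e_1$ and therefore Fréchet differentiable there.

For $\ell_1$, whose dual is nonseparable, there are no smooth points. Given $x\in\ell_1$, put $t_n=2|x_n|+\frac1n\to0$. Since $|x_n+t|+|x_n-t|=2\max(|x_n|,t)$ for $t\geq 0$,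
$$\|x+t_ne_n\|+\|x-t_ne_n\|-2\|x\|=2(t_n-|x_n|)\ge t_n ,$$
which contradicts (1). So $\ell_1$ agrees with the guess.

The space $C[0,1]$ contains an isometric copy of $\ell_1$ (every separable Banach space embeds isometrically into $C[0,1]$, by the Banach–Mazur theorem). So its norm has no Fréchet point on that subspace. This agrees too.

The word "every" in "every subspace" is essential. On $\mathbb R\oplus\ell_1$ with norm $\max(|r|,\|y\|_1)$ the norm equals $r$ near $(1,0)$, so it has a Fréchet point, although the dual is nonseparable. The subspace $\{0\}\oplus\ell_1$ has no Fréchet point, so again the guess survives.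

All these tests support the guess, but it is false.

**Theorem 1.** There is a separable real Banach space $(X,N)$ with $X^*$ nonseparable such that for every closed subspace $Y\ne\{0\}$ of $X$ the set of Fréchet differentiability points of $N\restriction_Y$ contains a dense $G_\delta$ subset of $Y$.

So the answer to the question is **no**. A supplement, not needed for the answer, shows what happens if all equivalent norms are taken into account.

**Theorem 2.** Let $(X,\|\cdot\|)$ be separable with $X^*$ nonseparable. For every $\varepsilon\in(0,1)$ there is an equivalent norm $|\cdot|$ on $X$ with $(1-\varepsilon)\|\cdot\|\le|\cdot|\le\|\cdot\|$ that has no point of Fréchet differentiability. Consequently, for separable $X$, the dual $X^*$ is separable if and only if every equivalent norm on $X$ has a Fréchet differentiability point on every subspace.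

By Theorem 1, "every equivalent norm" in the last sentence cannot be replaced by "some equivalent norm". Sections 2–8 prove Theorem 1, and Section 9 proves Theorem 2.

## 2. Fréchet points and small slices of the dual ball

We need a way to produce Fréchet points by Baire category. Let $(Y,\|\cdot\|)$ be a Banach space. For $y\in Y\setminus\{0\}$ and $\tau>0$ define the slice
$$\Delta(y,\tau)=\{f\in B_{Y^*}: f(y)>\|y\|-\tau\},$$
and for $\varepsilon>0$ let $G_\varepsilon$ be the set of $y\in Y\setminus\{0\}$ such that $\operatorname{diam}\Delta(y,\tau)<\varepsilon$ for some $\tau>0$.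

*Example.* In $\mathbb R^2$ with the maximum norm, the dual ball is that of $\ell_1^2$. At $y=(1,1)$ every slice contains both coordinate functionals, which are at distance $2$, so $y\notin G_2$. At $y=(1,0)$, $f=(f_1,f_2)\in\Delta(y,\tau)$ means $f_1>1-\tau$ and $|f_1|+|f_2|\le1$, so for $\tau\le1$ we have $|f_2|<\tau$ and the diameter is at most $3\tau$. Thus $y\in G_\varepsilon$ for all $\varepsilon>0$.

**Lemma 1.** Let $y,y'\in Y\setminus\{0\}$, $\tau>0$.

1. $\Delta(\lambda y,\lambda\tau)=\Delta(y,\tau)$ for $\lambda>0$; hence $G_\varepsilon$ is invariant under multiplication by positive scalars.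
2. If $\|y'-y\|<\tau/4$, then $\Delta(y',\tau/2)\subset\Delta(y,\tau)$; hence $G_\varepsilon$ is open.
3. If $y\in\bigcap_nG_{1/n}$, then $\|\cdot\|$ is Fréchet differentiable at $y$.
4. If $\dim Y<\infty$, the norm is differentiable at a dense set of points, and at each such point $y\ne0$ we have $\operatorname{diam}\Delta(y,\tau)\to0$ as $\tau\to0$.

*Proof.* (1) Divide the inequality $f(\lambda y)>\|\lambda y\|-\lambda\tau$ by $\lambda$.

(2) For $f\in\Delta(y',\tau/2)$ we have
$$f(y)\ge f(y')-\|y-y'\|>f(y')-\tfrac\tau4>\|y'\|-\tfrac{3\tau}4>\|y\|-\tau.$$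
So if $\operatorname{diam}\Delta(y,\tau)<\varepsilon$, all nonzero $y'$ within $\tau/4$ of $y$ lie in $G_\varepsilon$.

(3) Let $f\in B_{Y^*}$ satisfy $f(y)=\|y\|$, and, for given $h$, let $g\in B_{Y^*}$ satisfy $g(y+h)=\|y+h\|$. Then
$$0\le\|y+h\|-\|y\|-f(h)=g(y)-\|y\|+g(h)-f(h)\le(g-f)(h);$$
the left inequality holds because $\|y+h\|\ge f(y+h)=\|y\|+f(h)$. Moreover $g(y)=\|y+h\|-g(h)\ge\|y\|-2\|h\|$. So if $2\|h\|<\tau$, both $f$ and $g$ lie in $\Delta(y,\tau)$. Since $y\in G_{1/n}$ for every $n$, it follows that $\|g-f\|\to0$ as $h\to0$, and the middle expression is $o(\|h\|)$.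

(4) A convex function on a finite-dimensional space is differentiable almost everywhere, hence on a dense set. Let the norm be differentiable at $y\ne0$. If $f\in B_{Y^*}$ and $f(y)=\|y\|$, then $f(h)\le\|y+h\|-\|y\|$ for all $h$, so $f$ is the derivative at $y$; thus the norming functional is unique. If the diameters did not tend to $0$, there would be $c>0$ and $f_k,f_k'\in\Delta(y,1/k)$ with $\|f_k-f'_k\|\ge c$. By compactness of $B_{Y^*}$, limits along a subsequence would be two distinct norming functionals of $y$, a contradiction. $\square$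

**What remains.** If all $G_{1/n}$ are dense in $Y$, then by (2) and Baire's theorem $\bigcap_nG_{1/n}$ is a dense $G_\delta$ subset of $Y$, and by (3) it consists of Fréchet points. If $\dim Y<\infty$, density holds by (4). So, for a norm $N$ on a space $X$ still to be built, we must prove:

> **Claim.** If $Y\subset X$ is a closed subspace with $\dim Y=\infty$, then $G_\varepsilon$ (formed in $Y$ with the norm $N$) is dense in $Y$ for every $\varepsilon>0$.

## 3. The James tree norm and its slopes in deep directions

Let $T=\bigcup_{r\ge0}\{0,1\}^r$ be the dyadic tree, $|s|$ the level of $s\in T$, and $\emptyset$ the root. A **segment** is a finite nonempty set $\{s_a,s_{a+1},\dots,s_b\}\subset T$ with $|s_r|=r$ and $s_{r+1}$ extending $s_r$. Let $c_{00}(T)$ be the space of finitely supported functions on $T$, with unit vectors $e_s$, and put $S(x)=\sum_{s\in S}x(s)$. Define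
$$b(x)=\sup_S|S(x)|,\qquad p(x)=\sup\Big(\sum_jS_j(x)^2\Big)^{1/2},$$
with suprema over segments $S$ and over finite families of pairwise disjoint segments $(S_j)$. Here $p$ is the James tree norm.

*Example.* Let $x=e_\emptyset-e_{(0)}$. The segment through both nodes gives $0$; the two single nodes give $\sqrt2$. So $b(x)=1$, $p(x)=\sqrt2$. For $x=e_\emptyset+e_{(0)}$, $b(x)=p(x)=2$.

Every infinite branch gives a functional bounded by $b\le p$, and two different branches are far apart. So $p$ produces a nonseparable dual from a separable space (Section 4 has the details for the final norm). It is therefore sensible to try $p$ itself. Density arguments usually work with finitely supported vectors, and here is what happens at those.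

**Observation.** The norm $p$ is not Gâteaux differentiable at any nonzero $x\in c_{00}(T)$.

*Proof.* Let $x$ be supported on levels $\le m$. Only finitely many segments with levels $\le m$ matter, so $p(x)$ is attained by disjoint segments $S_1,\dots,S_k$ with levels $\le m$; discard those with $S_j(x)=0$. A node $s$ not covered by the $S_j$ has $x(s)=0$, since otherwise adding $\{s\}$ to the family would increase the sum. Let $S_1$ be one whose last node has the greatest level. Replacing $x$ by $-x$, we may assume $\alpha=S_1(x)>0$. Let $s$ be a node of level $>m$ extending the last node of $S_1$. The nodes on the path from there down to $s$ (without the last node of $S_1$) are not covered, so $x$ vanishes on them. Lengthening $S_1$ down to $s$ gives, for $t>0$, $p(x+te_s)^2\ge p(x)^2+2\alpha t$, while the original family gives $p(x-te_s)\ge p(x)$. Therefore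
$$\frac{p(x+te_s)+p(x-te_s)-2p(x)}t\ge\frac{\sqrt{p(x)^2+2\alpha t}-p(x)}t\to\frac{\alpha}{p(x)}>0 ,$$
which contradicts (1) along the line $te_s$. $\square$

The reason is clear: a segment that carries mass of $x$ can be prolonged to any deep node $s$ below it, and then it feels $te_s$ to first order, but only for one sign of $t$.

This says nothing about vectors of infinite support. But we could still try to work with approximate flatness: perturb $x$ by a small vector $v$, placed below $x$, that *blocks* the segments. For $p$ this fails for a definite kind of $v$. Take $x=e_\emptyset$ and the evenly spread vector $v=c\,2^{-r/2}\sum_{|s|=r}e_s$, where $0<c\le1$ and $r\geq 1$. With $q=2^{-r/2}$ we have $p(v)=c$, $b(v)=cq$. The best family for $e_\emptyset+v$ joins the root to one node of level $r$ and uses the other $2^r-1$ nodes singly: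
$$P^2:=p(e_\emptyset+v)^2=A^2+c^2(1-q^2)=1+c^2+2cq\le(1+c)^2,\qquad A=1+cq .$$
Prolong the long segment to a node $s$ of level $>r$ below it. For $t>0$,
$$p(e_\emptyset+v+te_s)^2\ge P^2+2At+t^2\ge\Big(P+\frac{A}{P}t\Big)^2,$$
because $A\le P$. So the slope in the direction $e_s$ is at least $A/P\ge1/(1+c)\ge\frac12$, while $p(e_\emptyset+v-te_s)\ge P$. The long segment passes through $v$ on one of $2^r$ branches, and the other segments still collect the rest of $v$. The passage through $v$ costs nothing.

This is the point to overcome: an object that sees both the top and the deep levels must be made to *lose all of $v$*.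

## 4. The norm $N$: $\ell_{3/2}$-sums of $p$ over bands of levels

An **interval** $I$ is a nonempty set of consecutive integers $\ge0$, finite or infinite; $Ix$ is the restriction of $x$ to the nodes with level in $I$. Write $I_1<I_2$ if $\max I_1<\min I_2$. Define
$$N(x)=\sup\Big(\sum_jp(I_jx)^{3/2}\Big)^{2/3},$$
the supremum being over finite families of intervals $I_1<\dots<I_k$.

*Example.* For $x=e_\emptyset-e_{(0)}$, one interval gives $p(x)=\sqrt2$, two intervals give $(1+1)^{2/3}=2^{2/3}>\sqrt2$. So $N(x)=2^{2/3}$. For $x=e_\emptyset+e_{(0)}$ one interval gives $2$ and two give $2^{2/3}$, so $N(x)=2$.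

**Step A: basic inequalities.** This step makes $N$ a norm and defines $X$. The suprema are finite: each of $b,p,N$ is at most $\sum_s|x(s)|$, because $\sum_jS_j(x)^2\le(\sum_j|S_j(x)|)^2$ and $\sum_jp(I_jx)^{3/2}\le(\sum_jp(I_jx))^{3/2}$. By Minkowski's inequality, $b,p,N$ are seminorms. A single segment shows $b\le p$; the single interval $[0,\infty)$ shows $p\le N$. Also $N(x)\ge b(x)\ge|x(s)|$ for all $s$, so $N$ is a norm. Let $X$ be the completion of $(c_{00}(T),N)$. It is separable, since rational combinations of the countably many $e_s$ are dense.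

The part of a segment at levels in an interval is empty or a segment, and two intervals meet in an interval or not at all. Hence
$$b(Ix)\le b(x),\qquad p(Ix)\le p(x),\qquad N(Ix)\le N(x). \tag{2}$$
Since $b\le p\le N$, the seminorms $b,p$ extend continuously to $X$, the maps $x\mapsto Ix$ extend to contractions of $X$, and all these inequalities persist on $X$.

Let $P_n$ be restriction to levels $\le n$ and $Q_n=\mathrm{Id}-P_n$. The range of $P_n$ on $X$ is the finite-dimensional space of vectors of $c_{00}(T)$ supported on levels $\le n$ (that space is closed, being finite-dimensional). Since $\|Q_n\|\le1$ and $Q_nx=0$ eventually for $x\in c_{00}(T)$,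
$$Q_nx\to0\qquad\text{for all }x\in X. \tag{3}$$
If $Y\subset X$ is an infinite-dimensional closed subspace, so is $Y\cap\ker P_n$, since $P_n$ has finite rank.

**Step B: a lower estimate.** This is how we bound $N$ from below. If $x_1,\dots,x_k\in c_{00}(T)$ are supported in level intervals $L_1<\dots<L_k$, then
$$N\Big(\sum_ix_i\Big)^{3/2}\ge\sum_iN(x_i)^{3/2}. \tag{4}$$
Indeed, take a family of intervals for each $x_i$. Intersecting it with $L_i$ (and dropping empty sets) does not change its sum for $x_i$. The families so obtained can be concatenated into one ordered family, and on its members inside $L_i$ the vector $\sum_ix_i$ coincides with $x_i$.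

**Step C: $X^*$ is nonseparable.** For $\sigma\in\{0,1\}^{\mathbb N}$ let $\sigma|r$ be the node formed by its first $r$ coordinates, and let $\sigma(x)=\sum_rx(\sigma|r)$ for $x\in c_{00}(T)$. Since $x$ has finite support, $\sigma(x)=S(x)$ for a long segment $S$ on the branch, so $|\sigma(x)|\le b(x)\le N(x)$ and $\sigma$ extends to an element of $B_{X^*}$. If $\sigma\ne\tau$, choose a node $s=\sigma|r$ not on $\tau$. Then $(\sigma-\tau)(e_s)=1$ and $N(e_s)=1$, so $\|\sigma-\tau\|\ge1$. There are uncountably many $\sigma$.

## 5. How a vector with small $p$ and large $N$ cuts off the deep levels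

The norm $N$ is not differentiable at $e_\emptyset$: for $s\ne\emptyset$ and $t>0$ we have $N(e_\emptyset+te_s)\ge1+t$ and $N(e_\emptyset-te_s)\ge1$. But now blocking works. Let $v\in c_{00}(T)$ be supported on levels in $[1,m]$, with
$$N(v)=\delta<1,\qquad p(v)\le\theta\ \text{ with $\theta\le 1/2$ much smaller than }\delta ,$$
and let $w\in c_{00}(T)$ be supported on levels $>m$, $N(w)\le1$. Put $x=e_\emptyset+v$. By (4), $N(x)^{3/2}\ge1+\delta^{3/2}$. Consider a family of intervals for $x+\theta w$. The intervals beyond $m$ contribute at most $\theta^{3/2}$. At most one interval $I$ contains both $m$ and $m+1$.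

* If $I$ reaches up to level $0$, no intervals precede it, and $I$ contributes at most $(1+p(v)+\theta)^{3/2}\le(1+2\theta)^{3/2}\le1+3\sqrt2\,\theta$. Here the whole $N$-size of $v$ is lost: $I$ sees $v$ only through $p$. If $6\theta\le\delta^{3/2}$, the total stays below $1+\delta^{3/2}\le N(x)^{3/2}$: nothing is gained from $w$.
* If $I$ does not contain $0$, it sees of $x$ only a part of $v$, of $p$-size $B\le\theta$. So adding $\theta w$ raises its contribution by at most $(B+\theta)^{3/2}-B^{3/2}\le\frac32\sqrt{2\theta}\,\theta\le3\theta^{3/2}$.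

So $N(x+\theta w)^{3/2}\le N(x)^{3/2}+4\theta^{3/2}$: at scale $\theta$ the slope in deep directions is of order $\theta^{1/2}$. This uses that the exponent $\frac32$ is greater than $1$.

Such $v$ exist because $\frac32$ is less than $2$. Let $r_0=0$, $r_i=2(r_{i-1}+i)$, and $v_i=2^{-r_i/2}\sum_{|s|=r_i}e_s$. Then $N(v_i)=p(v_i)=1$ and $b(v_i)=2^{-r_{i-1}-i}$. By (4), $N(\sum_{i\le k}v_i)\ge k^{2/3}$. On the other hand $p(\sum_{i\le k}v_i)\le\sqrt k+1$: a segment's first encounter with a layer is paid for by $p(v_i)^2=1$ per layer, and the later encounters are few and small (at most $2^{r_{i-1}}$ disjoint segments arrive at layer $i$ from a layer above, each collecting at most $b(v_i)$, and $\sum_i2^{r_{i-1}}b(v_i)\le1$). So $p/N\to0$.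

To prove the Claim we need such a $v$ *inside every infinite-dimensional subspace $Y$*. As in the example, this takes two stages: first find vectors with $b$ small, then stack them to make $p$ small.

## 6. Vectors with small $b$ in every infinite-dimensional subspace

One cannot simply add blocks: if the blocks are unit vectors $e_{s_j}$ along one branch, $b(\sum_{j\le k}e_{s_j})=k$. Alternating signs make neighbors cancel, provided that a segment running through many blocks collects nearly the same number from each. A passage to subsequences achieves that.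

**Lemma 2.** If $Y\subset X$ is a closed infinite-dimensional subspace and $\eta>0$, there is $v\in Y$ with $N(v)=1$ and $b(v)\le\eta$.

*Proof.*

**Step 1: almost disjoint blocks.** Inductively choose $0=n_0<n_1<\cdots$ and $y_i\in Y\cap\ker P_{n_{i-1}}$ with $N(y_i)=1$ and $N(Q_{n_i}y_i)\le2^{-i-1}$; the first is possible since $Y\cap\ker P_{n_{i-1}}$ is infinite-dimensional, the second by (3). Put $u_i=P_{n_i}y_i\in c_{00}(T)$. Since $P_{n_{i-1}}u_i=P_{n_{i-1}}y_i=0$, $u_i$ is supported on levels in $(n_{i-1},n_i]$. Then $\frac12\le N(u_i)\le1$, so $b(u_i)\le p(u_i)\le1$, and $\sum_iN(y_i-u_i)\le\frac12$.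

Below we pass to subsequences and relabel ($y_j$ and $u_j$ together). We write the level interval of $u_j$ as $L_j=(m_j,n_j]$, so that $n_j\le m_{j+1}$. All stated bounds remain true.

**Step 2: controlling the entries where a segment can collect a lot.** Fix $k\in\mathbb N$ and put $\gamma=1/k$. Let $A_j$ be the set of nodes $s$ with $|s|=m_j+1$ for which some segment $S$ with levels in $L_j$, all of whose nodes are equal to or extend $s$, satisfies $|S(u_j)|\ge\gamma$. Such segments for distinct $s\in A_j$ are disjoint, so $|A_j|\gamma^2\le p(u_j)^2\le1$, that is, $|A_j|\le k^2$. Passing to a subsequence, $|A_j|=q$ is constant; write $A_j=\{s_j^1,\dots,s_j^q\}$. Since $|s_j^l|=m_j+1\to\infty$, compactness of $\{0,1\}^{\mathbb N}$ (extend each $s_j^l$ by zeros) gives a further subsequence along which, for each $l\le q$, $s_j^l\to\sigma^l\in\{0,1\}^{\mathbb N}$ coordinatewise. Passing to further subsequences, we may assume: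

* (a) $s_j^l$ and $\sigma^l$ agree up to level $n_{j-1}$, for all $j\ge2$ and all $l$;
* (b) $|\sigma^l(u_i)-\sigma^l(u_j)|\le\gamma$ for all $i,j,l$.

For (a), choose the indices one after another: once the $(j-1)$st has been chosen, $n_{j-1}$ is fixed, and all sufficiently late nodes agree with $\sigma^l$ up to that level. For (b), note that $|\sigma^l(u_j)|\le b(u_j)\le1$, so for each of the finitely many $l$ a subsequence of these numbers converges; then drop finitely many terms. Property (a) survives this thinning, because the predecessor of an index in a subsequence is no larger than its predecessor in the original sequence, so that agreement is required only up to a smaller or equal level. If $q=0$, (a) and (b) are empty.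

**Step 3: the alternating sum has $b\le6$.** Let $x=\sum_{j=1}^{2k}(-1)^ju_j$ and let $S$ be a segment. The levels of $S$ are consecutive, so the indices $j\le2k$ for which $S$ has levels in $L_j$ form a set of consecutive integers $[\alpha,\beta]$, or the empty set, in which case $S(x)=0$. If $|S(u_j)|<\gamma$ for all these $j$, then $|S(x)|\le2k\gamma=2$. Otherwise let $j^*$ be the largest $j\in[\alpha,\beta]$ with $|S(u_j)|\ge\gamma$.

* The terms with $j>j^*$ contribute at most $2k\gamma=2$ in total.
* The terms $j=j^*$ and $j=\alpha$ contribute at most $1$ each, as $b(u_j)\le1$.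
* If $\alpha=j^*$, no terms remain. Suppose $\alpha<j^*$. Since $S$ has levels in $L_\alpha$ and in $L_{j^*}$, it contains a node at level $m_{j^*}+1$. The part of $S$ at levels in $L_{j^*}$ starts at this node and shows that the node is in $A_{j^*}$; say it is $s^l_{j^*}$. The nodes of $S$ at smaller levels are initial pieces of $s^l_{j^*}$, so by (a) the part of $S$ at levels $\le n_{j^*-1}$ lies on the branch $\sigma^l$. For $\alpha<j<j^*$ the segment $S$ crosses all levels of $L_j$, and these are $\le n_{j^*-1}$; hence $S(u_j)=\sigma^l(u_j)$. Group consecutive terms of $\sum_{\alpha<j<j^*}(-1)^j\sigma^l(u_j)$ in pairs, with at most one term left over. There are at most $k$ pairs, each at most $\gamma$ in absolute value by (b), and the leftover is at most $1$. So this sum is at most $k\gamma+1=2$ in absolute value.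

Altogether $|S(x)|\le2+1+1+2=6$, so $b(x)\le6$.

**Step 4: compare with $N$ and return to $Y$.** By (4), $N(x)\ge\big(2k\cdot(\tfrac12)^{3/2}\big)^{2/3}=\frac12(2k)^{2/3}$. Let $v'=\sum_{j\le2k}(-1)^jy_j\in Y$. Since $b\le N$ and $N(v'-x)\le\frac12$,
$$b(v')\le6+\tfrac12,\qquad N(v')\ge\tfrac12(2k)^{2/3}-\tfrac12 .$$
For $k$ large, $v=v'/N(v')$ has $b(v)\le\eta$. $\square$

## 7. Vectors with small $p$ in every infinite-dimensional subspace

**Lemma 3.** If $Y\subset X$ is a closed infinite-dimensional subspace and $\eta>0$, there is $v\in Y\setminus\{0\}$ with $p(v)\le\eta N(v)$.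

*Proof.*

**Step 1: stack vectors with rapidly decreasing $b$.** Apply Lemma 2 to the spaces $Y\cap\ker P_{n_{i-1}}$ and use (3) to choose inductively $0=n_0<n_1<\cdots$ and $v_i\in Y\cap\ker P_{n_{i-1}}$ with
$$N(v_i)=1,\qquad b(v_i)\le2^{-n_{i-1}-i},\qquad N(Q_{n_i}v_i)\le2^{-i-1}.$$
Put $u_i=P_{n_i}v_i$, with levels in $L_i=(n_{i-1},n_i]$. Then $N(u_i)\ge\frac12$, and by (2) $p(u_i)\le N(u_i)\le1$ and $b(u_i)\le b(v_i)$. Fix $k$ and put $x=\sum_{i\le k}u_i$.

**Step 2: $p(x)\le\sqrt k+1$.** Let $(S_j)$ be a finite family of pairwise disjoint segments, each meeting the levels $\bigcup_{i\le k}L_i$ (others contribute $0$). Let $i(j)$ be the least $i$ such that $S_j$ has levels in $L_i$. Then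
$$S_j(x)=S_j(u_{i(j)})+\sum_{i(j)<i\le k}S_j(u_i).$$
The first terms satisfy
$$\sum_jS_j(u_{i(j)})^2=\sum_{i\le k}\ \sum_{j:\,i(j)=i}S_j(u_i)^2\le\sum_{i\le k}p(u_i)^2\le k .$$
For the others, fix $i$. If $i>i(j)$ and $S_j(u_i)\ne0$, then $S_j$ has a level in $L_{i(j)}$, which is $\le n_{i-1}$, and a level in $L_i$, which is $>n_{i-1}$. So it contains a node of level $n_{i-1}$. There are $2^{n_{i-1}}$ such nodes and the $S_j$ are disjoint, so this happens for at most $2^{n_{i-1}}$ indices $j$, and each time $|S_j(u_i)|\le b(u_i)$. Thus the $\ell_2$-norm over these $j$ is at most $2^{n_{i-1}}b(u_i)$. By the triangle inequality in $\ell_2$,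
$$\Big(\sum_jS_j(x)^2\Big)^{1/2}\le\sqrt k+\sum_{i\le k}2^{n_{i-1}}b(u_i)\le\sqrt k+\sum_{i\le k}2^{-i}\le\sqrt k+1 .$$

**Step 3: compare with $N$ and return to $Y$.** By (4), $N(x)\ge\frac12k^{2/3}$. Since $\sum_iN(v_i-u_i)\le\frac12$, the vector $v=\sum_{i\le k}v_i\in Y$ satisfies $p(v)\le\sqrt k+2$ and $N(v)\ge\frac12k^{2/3}-1$. As $\frac23>\frac12$, taking $k$ large gives $N(v)>0$ and $p(v)\le\eta N(v)$. $\square$

## 8. Density of $G_\varepsilon$ and the proof of Theorem 1

We prove the Claim of Section 2. Let $Y\subset X$ be closed with $\dim Y=\infty$, and let $\varepsilon>0$. By Lemma 1(1) and since nonzero vectors are dense in $Y$, it suffices to take $y_0\in Y$ with $N(y_0)=1$ and $\delta\in(0,1)$, and to find $y_2\in G_\varepsilon$ with $N(y_2-y_0)\le2\delta$.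

**Step 0: the blocking vector and its parameters.** Choose $\theta>0$ with
$$\theta\le\frac{\delta^2}{36},\qquad72\,\theta^{1/2}<\varepsilon .$$
Then $\theta^{3/2}\le\theta\le\delta/2$ and $\theta\le\frac1{36}$. By (3) choose $n$ with $N(Q_ny_0)\le\theta^{3/2}$. By Lemma 3 applied to $Y\cap\ker P_n$ (with $\eta=\theta/\delta$, then scaling), choose $v\in Y$ with
$$P_nv=0,\qquad N(v)=\delta,\qquad p(v)\le\theta .$$
Choose $m>n$ with $N(Q_mv)\le\theta^{3/2}$. Put
$$y_1=y_0+v\in Y,\qquad\tilde y=P_ny_0+P_mv\in c_{00}(T),\qquad a=N(P_ny_0)\in[\tfrac12,1].$$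
Since $y_1-\tilde y=Q_ny_0+Q_mv$, we have
$$N(y_1-\tilde y)\le2\theta^{3/2}. \tag{5}$$
The vector $P_mv$ is supported on levels in $(n,m]$ and $N(P_mv)\ge\delta-\theta^{3/2}\ge\delta/2$, so (4) gives
$$N(\tilde y)^{3/2}\ge a^{3/2}+(\delta/2)^{3/2},\qquad N(\tilde y)\ge a\ge\tfrac12 . \tag{6}$$
In particular $N(y_1)\ge\frac12-2\theta^{3/2}>0$, so $y_1\ne0$.

**Step 1: $N$ is nearly flat at $\tilde y$ in deep directions.** We show, as in the model computation of Section 5, that
$$N(\tilde y+\theta w)\le N(\tilde y)+4\theta^{3/2}\qquad\text{for every }w\in\ker P_m\text{ with }N(w)\le1. \tag{7}$$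

We may assume that $w\in c_{00}(T)$ is supported on levels $>m$: if $w_i\in c_{00}(T)$ and $w_i\to w$, then $Q_mw_i\to Q_mw=w$, so $Q_mw_i/\max(1,N(Q_mw_i))\to w$, and (7) passes to the limit.

Let $I_1<\dots<I_k$ be intervals; we bound $\sum_jp(I_j(\tilde y+\theta w))^{3/2}$. The intervals contained in $(m,\infty)$ see only $\theta w$ and contribute at most $\theta^{3/2}N(w)^{3/2}\le\theta^{3/2}$. Let $A$ be the contribution of the intervals contained in $[0,m]$; they see only $\tilde y$. At most one interval, call it $I$, meets both $[0,m]$ and $(m,\infty)$, since it must contain $m$ and $m+1$.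

If $I$ does not exist, then $A\le N(\tilde y)^{3/2}$ and the sum is at most $N(\tilde y)^{3/2}+\theta^{3/2}$.

If $I$ exists, put $B=p(I\tilde y)$. Then $A+B^{3/2}\le N(\tilde y)^{3/2}$, and since $p(Iw)\le N(w)\le1$, $I$ contributes at most $(B+\theta)^{3/2}$.

*Case (i): $I\cap[0,n]=\emptyset$.* Then $I\tilde y=IP_mv$, so $B\le p(v)\le\theta$ by (2). By the mean value theorem,
$$(B+\theta)^{3/2}-B^{3/2}\le\tfrac32(2\theta)^{1/2}\theta\le3\theta^{3/2},$$
and the total is at most $A+B^{3/2}+3\theta^{3/2}+\theta^{3/2}\le N(\tilde y)^{3/2}+4\theta^{3/2}$.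

*Case (ii): $I\cap[0,n]\ne\emptyset$.* The intervals contained in $[0,m]$ all precede $I$, because $I$ contains $m+1$. So they lie below $\min I\le n$, hence in $[0,n]$, where $\tilde y$ coincides with $P_ny_0$. With $B_0=p(IP_ny_0)\le1$ the family formed by these intervals and $I$, applied to $P_ny_0$, gives $A+B_0^{3/2}\le a^{3/2}$. Moreover
$$B\le B_0+p(IP_mv)\le B_0+p(v)\le B_0+\theta .$$
Since $B_0+2\theta\le2$, the mean value theorem gives $(B_0+2\theta)^{3/2}\le B_0^{3/2}+\frac32\sqrt2\cdot2\theta$. Using also $\theta^{3/2}\le\theta$, $3\sqrt2+1\le6$, $6\theta\le\delta^2/6$, $\delta/2<1$ and (6), the total is at most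
$$\begin{aligned}A+(B_0+2\theta)^{3/2}+\theta^{3/2}&\le a^{3/2}+3\sqrt2\,\theta+\theta\le a^{3/2}+6\theta\\&\le a^{3/2}+(\delta/2)^2\le a^{3/2}+(\delta/2)^{3/2}\le N(\tilde y)^{3/2}.\end{aligned}$$

In all cases, with $R=N(\tilde y)\ge\frac12$, we get $N(\tilde y+\theta w)^{3/2}\le R^{3/2}+4\theta^{3/2}$. The function $r\mapsto r^{2/3}$ is concave and so lies below its tangent at $R^{3/2}$, whose slope is $\frac23R^{-1/2}$:
$$N(\tilde y+\theta w)\le R+\tfrac23\cdot4\theta^{3/2}R^{-1/2}\le R+\tfrac{8\sqrt2}3\theta^{3/2}\le R+4\theta^{3/2}.$$
This proves (7).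

**Step 2: functionals in a slice at $y_1$ are small on a subspace of finite codimension.** Let $V=Y\cap\ker P_m$, which has finite codimension in $Y$, and put
$$\tau=\theta^{3/2},\qquad\kappa=9\theta^{1/2}.$$
For $w\in V$ with $N(w)\le1$, (5), (7) and (5) again give
$$N(y_1+\theta w)\le N(\tilde y+\theta w)+2\theta^{3/2}\le N(\tilde y)+6\theta^{3/2}\le N(y_1)+8\theta^{3/2}.$$
If $f\in\Delta(y_1,\tau)$ (slices are now taken in $B_{Y^*}$ for the norm $N$), then
$$\theta f(w)\le N(y_1+\theta w)-f(y_1)\le N(y_1)+8\theta^{3/2}-N(y_1)+\theta^{3/2}=9\theta^{3/2},$$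
and the same holds for $-w$. Hence
$$\|f|_V\|\le\kappa\qquad\text{for all }f\in\Delta(y_1,\tau). \tag{8}$$

**Step 3: the finitely many remaining directions.** We move $y_1$ slightly so that functionals in a slice also agree, up to $\kappa$, on finitely many vectors that control $V^\perp$.

The annihilator $V^\perp\subset Y^*$ is finite-dimensional. There are $h_1,\dots,h_q\in B_Y$ with
$$\|z\|\le2\max_i|z(h_i)|\qquad(z\in V^\perp). \tag{9}$$
Indeed, take a finite $\frac18$-net $(z_i)$ of the unit sphere of $V^\perp$ and $h_i\in B_Y$ with $z_i(h_i)\ge\frac34$; for a unit vector $z$ with $\|z-z_i\|\le\frac18$ we get $z(h_i)\ge\frac34-\frac18\ge\frac12$. (If $V^\perp=\{0\}$, no $h_i$ are needed, and $z=z'=0$ below.)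

Let $F=\operatorname{span}(y_1,h_1,\dots,h_q)$. By Lemma 1(4), $N\restriction_F$ is differentiable on a dense subset of $F$; choose such a point $y_2\ne0$ with $N(y_2-y_1)<\min(\tau/4,\delta)$. By Lemma 1(2), $\Delta(y_2,\tau/2)\subset\Delta(y_1,\tau)$. By Lemma 1(4) in $F$, the slices of $B_{F^*}$ at $y_2$ have diameters tending to $0$. For $f\in\Delta(y_2,\tau')$ the restriction $f|_F$ lies in the slice of $B_{F^*}$ at $y_2$ with the same $\tau'$. So there is $\tau'\in(0,\tau/2]$ such that
$$|(f-f')(h_i)|\le\kappa\qquad\text{for all }i\text{ and all }f,f'\in\Delta(y_2,\tau').$$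

**Step 4: the slice at $y_2$ is small.** Let $f,f'\in\Delta(y_2,\tau')\subset\Delta(y_1,\tau)$. By (8) and the Hahn–Banach theorem, $f|_V$ and $f'|_V$ extend to functionals $g,g'\in Y^*$ with $\|g\|,\|g'\|\le\kappa$. Put $z=f-g$, $z'=f'-g'$; these lie in $V^\perp$. For each $i$,
$$|(z-z')(h_i)|\le|(f-f')(h_i)|+|(g-g')(h_i)|\le\kappa+2\kappa ,$$
so $\|z-z'\|\le6\kappa$ by (9), and
$$\|f-f'\|\le\|z-z'\|+\|g\|+\|g'\|\le8\kappa=72\,\theta^{1/2}<\varepsilon .$$
Thus $\operatorname{diam}\Delta(y_2,\tau')\le8\kappa<\varepsilon$, that is, $y_2\in G_\varepsilon$. Finally $N(y_2-y_0)\le N(y_2-y_1)+N(v)\le2\delta$. This proves the Claim. Together with the reduction in Section 2 and Step C of Section 4, it proves Theorem 1: $X^*$ need not be separable. $\blacksquare$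

## 9. Renormings without Fréchet points when $X^*$ is nonseparable

We now prove Theorem 2. The norm will be defined through its dual ball, obtained from $B_{X^*}$ by repeatedly cutting off small slices. A $w^*$-slice of a set $C\subset X^*$ is a set $\{f\in C:f(x)>c\}$ with $x\in X$, $c\in\mathbb R$.

*Example.* For $X=\ell_1$, $X^*=\ell_\infty$, every nonempty $w^*$-slice of $B_{\ell_\infty}$ has diameter $2$: if $f(x)>c$, then changing the $n$th coordinate of $f$ to $1$ or to $-1$ alters $f(x)$ by at most $2|x_n|\to0$, so both changed functionals lie in the slice for large $n$. There is nothing to cut off.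

**Step 1: the derivation.** Let $W=B_{X^*}$, which is $w^*$-compact and, since $X$ is separable, $w^*$-metrizable. Put $\rho=\varepsilon/3$ and $W_0=W$. Let $W_{\alpha+1}$ be $W_\alpha$ minus all $w^*$-slices of $W_\alpha$ of norm-diameter $\le\rho$, and let $W_\lambda=\bigcap_{\alpha<\lambda}W_\alpha$ for limit $\lambda$. Removing a slice means intersecting with a $w^*$-closed half-space, so all $W_\alpha$ are $w^*$-compact and convex. They are symmetric, since the negative of a slice of a symmetric set is a slice of the same diameter.

The family stabilizes at a countable ordinal: fix a countable base of the topology of $W$. Whenever $W_{\alpha+1}\ne W_\alpha$, some basic open set meets $W_\alpha$ but not $W_{\alpha+1}$, and different $\alpha$ give different basic sets. So strict decrease occurs for only countably many $\alpha$; once $W_{\alpha+1}=W_\alpha$, nothing changes any more. Let $K$ be the final set.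

**Step 2: what was removed lies near a separable subspace.** Let $f\in W\setminus K$. The least $\gamma$ with $f\notin W_\gamma$ is not $0$ and not a limit, so $f\in W_\alpha\setminus W_{\alpha+1}$ for some $\alpha$; only countably many $\alpha$ matter. Each $W_\alpha\setminus W_{\alpha+1}$ is a union of relatively open slices of diameter $\le\rho$, and by the Lindelöf property countably many of them cover it. Choosing a point in each of the countably many nonempty slices so obtained gives a countable set $D\subset X^*$ with
$$W\setminus K\subset D+\rho W . \tag{10}$$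
Let $Z=\overline{\operatorname{span}}\,D$. It is separable, so $Z\ne X^*$, and by Riesz's lemma there is $x^*\in W$ with $d(x^*,Z)>\frac56$.

**Step 3: $K$ is large, $(1-\varepsilon)W\subset K$.** Suppose $f\in(1-\varepsilon)W\setminus K$. By (10), $d(f,Z)\le\varepsilon/3$. Also $f\pm\varepsilon x^*\in W$ and
$$d(f\pm\varepsilon x^*,Z)\ge\varepsilon\,d(x^*,Z)-d(f,Z)>\frac{5\varepsilon}6-\frac\varepsilon3=\frac\varepsilon2>\rho ,$$
so by (10) $f\pm\varepsilon x^*\in K$. By convexity their midpoint $f$ is in $K$, a contradiction.

**Step 4: the new norm.** Put $|x|=\sup_{f\in K}f(x)$. As $K$ is symmetric and $(1-\varepsilon)W\subset K\subset W$, this is a norm with $(1-\varepsilon)\|x\|\le|x|\le\|x\|$. As $K$ is $w^*$-closed, convex and symmetric, it is the dual unit ball of $|\cdot|$ by the bipolar theorem. Since the derivation leaves $K$ unchanged, every nonempty $w^*$-slice of $K$ has $\|\cdot\|$-diameter $>\rho$.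

**Step 5: no Fréchet points.** Suppose $|\cdot|$ were Fréchet differentiable at $x$ with derivative $f_0$. Let $\eta>0$. There is $t>0$ with $|x+h|\le|x|+f_0(h)+\eta|h|$ whenever $|h|\le t$. If $f\in K$ and $f(x)>|x|-\eta t$, then for $|h|=t$
$$(f-f_0)(h)=f(x+h)-f(x)-f_0(h)\le|x+h|-f(x)-f_0(h)\le|x|-f(x)+\eta t\le2\eta t .$$
So $f-f_0$ has dual $|\cdot|$-norm at most $2\eta$. Its $\|\cdot\|$-norm is at most that, because $|h|\le\|h\|$. Hence the slice $\{f\in K:f(x)>|x|-\eta t\}$, which is nonempty by the definition of $|x|$, has $\|\cdot\|$-diameter at most $4\eta$. For $\eta=\rho/4$ this contradicts Step 4. So $|\cdot|$ is nowhere Fréchet differentiable.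

**Step 6: the equivalence.** If $X^*$ is separable, then so is $Y^*$ for every subspace $Y$, being a quotient of $X^*$. By Asplund's theorem (*Acta Math.* 121 (1968), 31–47), every continuous convex function on a Banach space with separable dual is Fréchet differentiable on a dense $G_\delta$ set. This applies to the restriction to $Y$ of every equivalent norm on $X$. If $X^*$ is not separable, the norm $|\cdot|$ above has no Fréchet differentiability point on $Y=X$. $\blacksquare$
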